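\title{Almost everywhere differentiability of metric projections in finite-dimensional $\ell^p$ spaces}

\begin{abstract}
We determine when the metric projection onto every nonempty closed subset of $\ell^p_{(n)}$, $1<p<\infty$, is Fr\'echet differentiable almost everywhere: this holds exactly when $p=2$ or $n\le 2$. For $p\ne 2$ and $n\ge 3$ we construct a closed set whose projection, at every point of a set of infinite measure, is single-valued but not pointwise H\"older of any exponent larger than $\vartheta=\min(p/2,2/p)$. The exponent $\vartheta$ itself is attained almost everywhere for every closed set. In a two-dimensional normed space, all metric projections are differentiable almost everywhere if and only if the norm is strictly convex.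
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $X$ be a finite-dimensional real normed space, identified with $\mathbb{R}^n$ and carrying Lebesgue measure; the null sets do not depend on the identification. For a nonempty closed set $M\subset X$ put
\[
d(x)=\inf_{m\in M}\|x-m\|,\qquad P(x)=\{m\in M:\ \|x-m\|=d(x)\}.
\]
The set $P(x)$ of nearest points is nonempty and compact, and the set-valued map $P=P_M$ is the \emph{metric projection} onto $M$. When $P(x)$ is a singleton we also write $P(x)$ for its element.

\begin{definition}\label{def:diff}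
The projection $P$ is \emph{Fr\'echet differentiable at $x$} if $P(x)$ is a singleton and there is a linear map $L\colon X\to X$ with
\[
\sup_{z\in P(y)}\|z-P(x)-L(y-x)\|=o(\|y-x\|)\qquad (y\to x).
\]
It is \emph{pointwise Lipschitz at $x$} if $P(x)$ is a singleton and $\sup_{z\in P(y)}\|z-P(x)\|=O(\|y-x\|)$ as $y\to x$.
\end{definition}

Differentiability at $x$ implies the pointwise Lipschitz property at $x$. Neither can be expected everywhere: if $M$ consists of two points of Euclidean space, then $P$ is two-valued on the bisecting hyperplane, jumps across it, and is locally constant elsewhere. The natural question is therefore whether $P$ is differentiable almost everywhere. The distance function $d$ is $1$-Lipschitz and hence differentiable almost everywhere, but this is one derivative too few: in Euclidean space $P(x)=x-d(x)\nabla d(x)$ wherever $d$ is differentiable off $M$ (see the proof of Lemma~\ref{lem:unique}), so differentiability of $P$ is a second-order property of $d$, and it should depend on the curvature of the unit sphere.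

Asplund proved that $P$ is Fr\'echet differentiable almost everywhere for every closed subset of Euclidean space $\mathbb{R}^n$. Abatzoglou obtained the same conclusion in a finite-dimensional space whose norm satisfies, with constants $0<c\le C$,
\begin{equation}\label{eq:abat}
c\|y\|^2\le \nabla^2\|x\|^2(y)^{(2)}\le C\|y\|^2\qquad\text{for all } x\ne0 \text{ and all } y,
\end{equation}
where the middle term is the second derivative of $x\mapsto\|x\|^2$ evaluated at $(y,y)$. Let now $1<p<\infty$ and let $\ell^p_{(n)}$ be $\mathbb{R}^n$ with the norm $\|x\|_p=(\sum_{i=1}^n|x_i|^p)^{1/p}$. For $p\neq2$ and $n\ge2$ condition \eqref{eq:abat} fails, since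
\[
\|e_2+te_1\|_p^2=(1+|t|^p)^{2/p}=1+\tfrac2p|t|^p+O(|t|^{2p})
\]
has second derivative $0$ at $t=0$ if $p>2$ and none if $p<2$. This leads to the following problem, which has been posed as open.

\medskip
\noindent\textbf{Problem.} \emph{Is the metric projection onto every nonempty closed subset of $\ell^p_{(n)}$ Fr\'echet differentiable almost everywhere, for every $1<p<\infty$ and every $n$?}
\medskip

One is tempted to answer yes. At a vector with all coordinates nonzero, $\sum_i|x_i|^p$ is smooth with positive definite Hessian, so the norm degenerates only on the coordinate hyperplanes, which form a null set. The flaw in this guess is that the relevant vector is $x-P(x)$ rather than $x$, and a suitable $M$ forces $x-P(x)$ into a coordinate hyperplane for \emph{every} $x$; a plane in $\ell^p_{(3)}$ already does so (Section~\ref{sec:bump}). The answer turns out to depend on the dimension.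

\begin{theorem}\label{thm:class}
Let $1<p<\infty$. The metric projection onto every nonempty closed subset of $\ell^p_{(n)}$ is Fr\'echet differentiable almost everywhere if and only if $p=2$ or $n\le2$.
\end{theorem}

So the answer to the problem is negative. The failure can be measured exactly on the scale of powers. Throughout,
\[
\vartheta=\min(p/2,\,2/p),
\]
so that $\vartheta\le1$, with equality only for $p=2$.

\begin{theorem}\label{thm:counter}
Let $1<p<\infty$, $p\ne2$, $n\ge3$. There are a closed set $M\subset\ell^p_{(n)}$ and a set $B$ of infinite measure such that for every $x\in B$ the set $P(x)$ is a singleton and, for every $\gamma>\vartheta$,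
\[
\limsup_{y\to x}\ \inf_{z\in P(y)}\frac{\|z-P(x)\|_p}{\|y-x\|_p^{\gamma}}=\infty .
\]
In particular ($\gamma=1$), $P$ is not pointwise Lipschitz, and hence not Fr\'echet differentiable, at any point of $B$.
\end{theorem}

\begin{theorem}\label{thm:holder}
Let $1<p<\infty$, $n\ge1$, and let $M\subset\ell^p_{(n)}$ be nonempty and closed. For almost every $x$, the set $P(x)$ is a singleton and
\[
\sup_{z\in P(y)}\|z-P(x)\|_p=O\bigl(\|y-x\|_p^{\vartheta}\bigr)\qquad(y\to x).
\]
Moreover, $P$ is Fr\'echet differentiable at almost every $x\in M$, and at almost every $x\notin M$ such that all coordinates of $x-P(x)$ are nonzero.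
\end{theorem}

By Theorem~\ref{thm:counter}, the exponent $\vartheta$ in Theorem~\ref{thm:holder} is optimal when $p\ne2$ and $n\ge3$. In dimension two the special form of the norm plays no role. Recall that a norm is \emph{strictly convex} if $\|\frac{a+b}2\|<1$ for all unit vectors $a\ne b$.

\begin{theorem}\label{thm:plane}
Let $X$ be a two-dimensional normed space. The metric projection onto every nonempty closed subset of $X$ is Fr\'echet differentiable almost everywhere if and only if the norm is strictly convex.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:class} from Theorems \ref{thm:counter}--\ref{thm:plane}]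
The case $p=2$ is Asplund's theorem; it also follows from Theorem~\ref{thm:holder}, where $\vartheta=1$, together with Proposition~\ref{prop:step} below. If $n=1$, then $\|\cdot\|_p$ is the absolute value for every $p$, and we are in the case $p=2$. The $\ell^p$ norm is strictly convex, because strict convexity of $t\mapsto|t|^p$ gives $\|\frac{a+b}{2}\|_p^p<\frac12(\|a\|_p^p+\|b\|_p^p)$ for $a\neq b$; so the case $n=2$ follows from Theorem~\ref{thm:plane}. If $p\ne2$ and $n\ge3$, Theorem~\ref{thm:counter} provides a closed set whose projection is not differentiable on a set of positive measure.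
\end{proof}

Sections \ref{sec:bump} and \ref{sec:counter} prove Theorem~\ref{thm:counter}. Section~\ref{sec:segments} develops the tools, valid for every strictly convex norm, on which the two positive results rest; these are proved in Sections \ref{sec:holder} and \ref{sec:plane}.

\medskip
\noindent\textbf{Notation.} We write $|\cdot|$ for the Euclidean norm and for absolute values, $|S|$ for the Lebesgue measure of a set $S$, and $(a,b)$ for the open segment between distinct points $a,b\in\mathbb{R}^n$.

\section{A plane and one point above it}\label{sec:bump}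

Let $n=3$. At a point such as $(0,1,1)$ the sphere of $\ell^p_{(3)}$ has two tangent directions of different nature. In the direction $(1,0,0)$ the $p$-th power of the norm grows like $|\alpha|^p$, in the direction $(0,1,-1)$ like $\beta^2$. This anisotropy is the source of the counterexample, and we choose coordinates adapted to it. Let
\[
\Phi(\alpha,\beta,c)=(\alpha,\ c+\beta,\ c-\beta),
\]
a linear isomorphism of $\mathbb{R}^3$. We regard $\alpha,\beta,c$ as linear coordinates and call $c$ the \emph{height}. With $G(w,e)=|e+w|^p+|e-w|^p$ we have, for $x=\Phi(\alpha,\beta,c)$ and $m=\Phi(\alpha',\beta',h)$,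
\begin{equation}\label{eq:norm}
\|x-m\|_p^p=|\alpha-\alpha'|^p+G(\beta-\beta',\,c-h).
\end{equation}
For fixed $e>0$ the function $G(\cdot,e)$ is even and strictly convex. Hence it is nondecreasing in $|w|$, and $G(w,e)\ge G(0,e)=2e^p$ with equality only for $w=0$.

Let $H=\{\Phi(\alpha',\beta',0):\alpha',\beta'\in\mathbb{R}\}$. By \eqref{eq:norm}, a point $x=\Phi(\alpha,\beta,c)$ with $c>0$ has the unique nearest point $\Phi(\alpha,\beta,0)$ in $H$, its \emph{foot}, and $x$ minus its foot equals $(0,c,c)$: every point above $H$ looks at $H$ in the degenerate direction. The projection onto $H$ is of course linear; the question is how it reacts to a perturbation of $H$. For $x=\Phi(\alpha,\beta,c)$ with $c>0$ and any $m\in\mathbb{R}^3$, define the \emph{cost}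
\[
J(m;x)=\|x-m\|_p^p-2c^p .
\]
Minimizing $\|x-\cdot\|_p$ over a set is the same as minimizing $J(\cdot\,;x)$, and the discussion above says
\begin{equation}\label{eq:Hcost}
J(m;x)\ge0 \ \text{ for } m\in H,\qquad\text{with equality only if $m$ is the foot of $x$.}
\end{equation}
A point $m$ is at least as near to $x$ as the plane exactly when $J(m;x)\le0$. We call $\{x: J(m;x)\le0\}$ the \emph{cell} of $m$.

\begin{example}\label{ex:p4}
Let $p=4$, so that $G(w,e)=2e^4+12e^2w^2+2w^4$. Let $m=\Phi(0,0,h)$ with $0<h\le\frac14$ and $M=H\cup\{m\}$. At height $c=1$,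
\[
J\bigl(m;\Phi(\alpha,\beta,1)\bigr)=\alpha^4+12(1-h)^2\beta^2+2\beta^4-b,\qquad b=2-2(1-h)^4,
\]
and $2h\le b\le8h$ because $1-4h\le(1-h)^4\le1-h$. In the cell, $\frac{27}{4}\beta^2\le 8h$, so $|\beta|<1.1\,h^{1/2}$; on the other hand $J\le-h$ when $\beta=0$ and $|\alpha|\le h^{1/4}$. The section of the cell is a needle of length of order $h^{1/4}$ and width of order $h^{1/2}$. Take
\[
x=\Phi(h^{1/4},2h^{1/2},1),\qquad y=\Phi(h^{1/4},0,1).
\]
Then $P(x)$ is the foot of $x$, $P(y)=m$, and
\[
\|y-x\|_4=2^{5/4}h^{1/2},\qquad \|P(y)-P(x)\|_4\ge h^{1/4}.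
\]
A displacement of order $h^{1/2}$ moves the projection by the square root of that amount, and $\vartheta=\frac12$ for $p=4$.
\end{example}

For any norm the projection jumps across the boundary of a cell, so large difference quotients close to the boundary are no surprise. The point of Example~\ref{ex:p4} is that $x$ is separated from the cell by a gap comparable to the cell's own width and still sees a jump far larger than its distance to the cell. For $p=2$ this is impossible. There $J=\alpha^2+2\beta^2-b$ with $b=2-2(1-h)^2\ge2h^2$, and the section is a Euclidean disc of radius $r=b^{1/2}$. If $x$ lies in the plane of the disc at distance $R\ge2r$ from its center, every $y$ in the disc satisfies $|y-x|\ge R/2$, while $|P(y)-P(x)|\le(R^2+2h^2)^{1/2}\le2R$.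

We now describe the cell for general $p\neq2$. Put
\[
p_+=\max(p,2),\qquad p_-=\min(p,2),\qquad\text{so that}\quad\vartheta=p_-/p_+ .
\]
The long direction of the needle is the one with the larger exponent. Accordingly, define linear functionals $l$ (long) and $q$ (short) on $\mathbb{R}^3$ by
\[
l=\alpha,\ q=\beta\quad\text{if } p>2,\qquad\qquad l=\beta,\ q=\alpha\quad\text{if } p<2 .
\]
In both cases
\begin{equation}\label{eq:N}
|\alpha|^p+|\beta|^2=|l|^{p_+}+|q|^{p_-},
\end{equation}
and $(l,q,c)$ is again a system of linear coordinates.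

There is a constant $A\ge1$, depending only on $p$, such that for $e\in[\frac34,2]$
\begin{equation}\label{eq:G}
A^{-1}w^2\le G(w,e)-2e^p\le Aw^2\ \ \bigl(|w|\le\tfrac14\bigr),\qquad G(w,e)-2e^p\ge\tfrac1{16A}\ \ \bigl(|w|\ge\tfrac14\bigr),
\end{equation}
and
\begin{equation}\label{eq:b}
A^{-1}h\le 2c^p-2(c-h)^p\le Ah\qquad\bigl(1\le c\le2,\ 0<h\le\tfrac14\bigr).
\end{equation}
Indeed, for $|w|\le\frac14$ the numbers $e\pm w$ lie in $[\frac12,\frac94]$, so $\partial_w^2G=p(p-1)(|e+w|^{p-2}+|e-w|^{p-2})$ lies between two positive constants; since $\partial_wG(0,e)=0$, Taylor's formula gives the first part of \eqref{eq:G}, and monotonicity in $|w|$ gives the second. By the mean value theorem the middle term of \eqref{eq:b} equals $2p\,t^{p-1}h$ for some $t\in[\frac34,2]$.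

\begin{lemma}[The cell of a low point]\label{lem:cell}
Let $0<h<\frac1{16A^2}$, let $m$ have height $h$, and let $x$ have height $c\in(1,2)$.
\begin{enumerate}
\item[(a)] $J(m;x)\ge-Ah$.
\item[(b)] If $J(m;x)\le0$, then $|l(x-m)|^{p_+}+|q(x-m)|^{p_-}\le A^2h$.
\item[(c)] If $q(x)=q(m)$ and $|l(x-m)|^{p_+}\le\frac{h}{2A^2}$, then $J(m;x)\le-\frac{h}{2A}$.
\end{enumerate}
\end{lemma}

\begin{proof}
Write $x=\Phi(\alpha,\beta,c)$, $m=\Phi(\alpha',\beta',h)$ and $e=c-h\in(\frac34,2)$. By \eqref{eq:norm}, $J(m;x)=D-b$, where
\[
D=|\alpha-\alpha'|^p+G(\beta-\beta',e)-2e^p\ge0,\qquad b=2c^p-2e^p\in[A^{-1}h,Ah]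
\]
by \eqref{eq:b}: $b$ is the gain from the height of $m$ and $D$ the loss from its horizontal offset. Part (a) follows.

(b) If $J\le0$, then $D\le Ah<\frac1{16A}$. The second part of \eqref{eq:G} forces $|\beta-\beta'|<\frac14$, and the first part gives $D\ge A^{-1}(|\alpha-\alpha'|^p+|\beta-\beta'|^2)$. Now use \eqref{eq:N}.

(c) If $p>2$, then $\beta=\beta'$ and $D=|\alpha-\alpha'|^p=|l(x-m)|^{p_+}$. If $p<2$, then $\alpha=\alpha'$ and $|\beta-\beta'|^2\le\frac h{2A^2}<\frac1{16}$, so \eqref{eq:G} gives $D\le A|\beta-\beta'|^2=A|l(x-m)|^{p_+}$. In both cases $D\le\frac{h}{2A}$, and $J=D-b\le\frac h{2A}-\frac hA$.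
\end{proof}

Thus at heights in $(1,2)$ the cell has length of order $\rho=h^{1/p_+}$ and width of order $w=h^{1/p_-}=\rho^{1/\vartheta}$, and $w/\rho\to0$ as $h\to0$ precisely because $\vartheta<1$.

\section{The counterexample}\label{sec:counter}

To turn Example~\ref{ex:p4} into a set of bad points of positive measure, we add to $H$ points at a sequence of heights $h_k\to0$, subject to two competing demands. The cells must cover only a small part of space, so that many points $x$ still project to their feet. And at every scale $k$, each such $x$ must be close to a cell of level $k$ whose center is far away. Needles of length $\rho_k$ and width $w_k$ meet both demands when they are laid end to end in parallel rows with a spacing $\sigma_k$ satisfying $w_k\ll\sigma_k\ll\rho_k$: the rows occupy a fraction of order $w_k/\sigma_k$, which can be made summable, while a displacement of order $\sigma_k$ moves the projection by about $\rho_k$. To make sure that the new nearest point is really far from the foot of $x$, consecutive rows are shifted against each other by half a period (Figure~\ref{fig:rows}).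

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\foreach \yy in {0,1,2,3} {\fill[gray!25] (-0.6,\yy-0.12) rectangle (8.6,\yy+0.12);}
\foreach \xx in {0,4,8} {\fill (\xx,0) circle (1.8pt); \fill (\xx,2) circle (1.8pt);}
\foreach \xx in {2,6} {\fill (\xx,1) circle (1.8pt); \fill (\xx,3) circle (1.8pt);}
\draw[fill=white] (3.6,1.55) circle (1.8pt) node[right] {$x$};
\draw[fill=white] (3.6,1) circle (1.8pt) node[below right] {$y$};
\draw[->] (3.6,1.47) -- (3.6,1.09);
\draw[->,dashed] (3.5,1) -- (2.1,1);
\node[below] at (2,0.92) {$z$};
\draw[<->] (0,-0.45) -- (4,-0.45) node[midway,below] {$\rho_k$};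
\draw[<->] (9,0) -- (9,1) node[midway,right] {$\sigma_k$};
\draw[->] (6.5,-0.6) -- (8.5,-0.6) node[right] {$l$};
\draw[->] (-1,1.8) -- (-1,3.2) node[above] {$q$};
\end{tikzpicture}
\caption{One level of the construction seen from above, in the coordinates $(l,q)$ and not to scale ($\sigma_k\ll\rho_k$). The black dots are the points added at height $h_k$. The points of height in $(1,2)$ that prefer a dot to the plane $H$ lie over the gray strips. The point $x$ avoids the strips and projects straight down onto $H$. The point $y$, at distance of order $\sigma_k$ from $x$, projects to a dot $z$ of its own row, whose $l$-coordinate differs from that of $x$ by at least $\rho_k/4$.}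
\label{fig:rows}
\end{figure}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
\emph{Reduction to $n=3$.} Let $M\subset\ell^p_{(3)}$ and $B$ be as required, and put $\widetilde M=M\times\mathbb{R}^{n-3}$. Since $\|x-m\|_p^p=\|x'-m'\|_p^p+\|x''-m''\|_p^p$ for $x=(x',x'')$ and $m=(m',m'')$, we have $P_{\widetilde M}(x',x'')=P_M(x')\times\{x''\}$. Testing with points $y=(y',x'')$ shows that $\widetilde M$ and $B\times\mathbb{R}^{n-3}$ have the required properties. So let $n=3$, with the notation of Section~\ref{sec:bump}.

\emph{Parameters.} Given numbers $\rho_k>0$ ($k\ge1$), set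
\[
h_k=2A^2\rho_k^{\,p_+},\qquad w_k=(A^2h_k)^{1/p_-}=C_0\,\rho_k^{1/\vartheta},\qquad \sigma_k=24\cdot2^k\,w_k,
\]
with $C_0=(2A^4)^{1/p_-}$. The height $h_k$ is chosen so that Lemma~\ref{lem:cell}(c) applies up to distance $\rho_k$ in the long direction, and $w_k$ is the bound that Lemma~\ref{lem:cell}(b) gives in the short direction. For fixed $k$, the numbers $h_k,w_k,\sigma_k$ tend to $0$ with $\rho_k$, so we can choose $\rho_1,\rho_2,\dots$ recursively such that
\begin{enumerate}
\item[(i)] $\sigma_k\le e^{-k^2}$;
\item[(ii)] $\sigma_k<w_i$ for all $i<k$;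
\item[(iii)] $2A^2h_k<h_i$ for all $i<k$.
\end{enumerate}
By (i), $w_k\le\frac1{48}$ and $A^2h_k=w_k^{p_-}\le w_k<\frac1{16}$, so Lemma~\ref{lem:cell} applies at every height $h_k$, and $h_k\to0$. Since $\rho_k=(\sigma_k/(24C_02^k))^{\vartheta}$, condition (i) also gives, for every $\gamma>\vartheta$,
\begin{equation}\label{eq:ratio}
\frac{\rho_k}{\sigma_k^{\gamma}}=(24C_0)^{-\vartheta}\,2^{-k\vartheta}\,\sigma_k^{-(\gamma-\vartheta)}\ge(24C_0)^{-\vartheta}\,2^{-k\vartheta}\,e^{(\gamma-\vartheta)k^2}\longrightarrow\infty .
\end{equation}
The factor $2^k$ in $\sigma_k$ is the price of summability, and the fast decay in (i) makes it negligible for all $\gamma>\vartheta$ at once. Conditions (ii) and (iii) will keep different levels from interfering.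

\emph{The sets $M$ and $B$.} Let $\Lambda_k$ be the set of points $m$ of height $h_k$ such that, for some $j\in\mathbb{Z}$,
\[
q(m)=j\sigma_k,\qquad l(m)\in\rho_k\bigl(\mathbb{Z}+\tfrac j2\bigr),
\]
and let $M=H\cup\bigcup_k\Lambda_k$. Each $\Lambda_k$ is a translate of a planar lattice, hence closed. A convergent sequence in $M$ either has infinitely many terms in one of the closed sets $H,\Lambda_1,\Lambda_2,\dots$, or has a subsequence whose heights $h_k$ tend to $0$, in which case the limit lies in $H$. So $M$ is closed. By Lemma~\ref{lem:cell}(b),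
\begin{equation}\label{eq:strip}
m\in\Lambda_k,\quad c(x)\in(1,2),\quad J(m;x)\le0\qquad\Longrightarrow\qquad|q(x)-q(m)|\le w_k .
\end{equation}
Let
\[
Q=\{t\in\mathbb{R}:\ |t-j\sigma_k|>2w_k\ \text{ for all } j\in\mathbb{Z},\ k\ge1\},\qquad
B=\{x:\ q(x)\in Q,\ 1<c(x)<2\}.
\]
The strips are removed with doubled width to leave a margin for moving $x$. For fixed $k$, an interval $[j\sigma_k-2w_k,j\sigma_k+2w_k]$ meets a given unit interval only if $j\sigma_k$ lies in an interval of length $1+4w_k\le2$, which happens for at most $2/\sigma_k+1\le3/\sigma_k$ values of $j$. Hence $Q$ omits at most $\sum_k12w_k/\sigma_k=\sum_k2^{-k-1}=\frac12$ of every unit interval. In the linear coordinates $(l,q,c)$ the set $B$ is $\mathbb{R}\times Q\times(1,2)$, a Borel set of infinite measure.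

\emph{The projection on $B$.} Let $x\in B$. By \eqref{eq:strip} and $q(x)\in Q$ we have $J(\cdot\,;x)>0$ on every $\Lambda_k$. By \eqref{eq:Hcost}, $P(x)$ is the foot of $x$; in particular $l(P(x))=l(x)$.

\emph{The test points.} Fix $x\in B$ and $k\ge1$. The distances from $l(x)$ to $\rho_k\mathbb{Z}$ and to $\rho_k(\mathbb{Z}+\frac12)$ add up to $\rho_k/2$, so one of them is at least $\rho_k/4$. Choose the parity of $j$ so that
\begin{equation}\label{eq:far}
\operatorname{dist}\bigl(l(x),\rho_k(\mathbb{Z}+\tfrac j2)\bigr)\ge\rho_k/4 ,
\end{equation}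
and then $j$ of that parity with $|q(x)-j\sigma_k|\le\sigma_k$; this is possible because the numbers $j\sigma_k$ with $j$ of fixed parity have spacing $2\sigma_k$. Let $y_k$ be the point with $l(y_k)=l(x)$, $c(y_k)=c(x)$, $q(y_k)=j\sigma_k$. Then $y_k\ne x$ because $q(x)\in Q$. The vector $y_k-x$ has the form $(0,t,-t)$ or $(t,0,0)$ with $|t|\le\sigma_k$, so $\|y_k-x\|_p\le2^{1/p}\sigma_k\le2\sigma_k$. We compare the costs $J(\cdot\,;y_k)$ of the pieces of $M$.
\begin{itemize}
\item \emph{Level $k$.} There is $m\in\Lambda_k$ with $q(m)=j\sigma_k$ and $|l(m)-l(y_k)|\le\rho_k/2$. Then $|l(y_k-m)|^{p_+}\le\rho_k^{p_+}=h_k/(2A^2)$, and Lemma~\ref{lem:cell}(c) gives $J(m;y_k)\le-h_k/(2A)$.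
\item \emph{The plane $H$.} Here $J\ge0$ by \eqref{eq:Hcost}.
\item \emph{Levels $i>k$} are too low to compete: $J\ge-Ah_i>-h_k/(2A)$ by Lemma~\ref{lem:cell}(a) and (iii).
\item \emph{Levels $i<k$} are out of reach: for every $j'\in\mathbb{Z}$, $|q(y_k)-j'\sigma_i|\ge|q(x)-j'\sigma_i|-\sigma_k>2w_i-\sigma_k>w_i$ by (ii), so $J>0$ by \eqref{eq:strip}.
\end{itemize}
Every $z\in P(y_k)$ has $J(z;y_k)\le-h_k/(2A)$ and therefore lies in $\Lambda_k$. By \eqref{eq:strip}, $|q(z)-q(y_k)|\le w_k<\sigma_k$; both numbers are integer multiples of $\sigma_k$, so $q(z)=j\sigma_k$. Thus $l(z)\in\rho_k(\mathbb{Z}+\frac j2)$, and \eqref{eq:far} gives $|l(z)-l(P(x))|\ge\rho_k/4$. Since $l(u)$ is $u_1$ or $(u_2-u_3)/2$, we have $|l(u)|\le\max_i|u_i|\le\|u\|_p$. Altogether,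
\begin{equation}\label{eq:jump}
\|z-P(x)\|_p\ge\rho_k/4\ \text{ for all } z\in P(y_k),\qquad 0<\|y_k-x\|_p\le2\sigma_k .
\end{equation}
As $k\to\infty$, $y_k\to x$, and the quotient in the theorem is at least $\rho_k/(4(2\sigma_k)^\gamma)$, which tends to infinity by \eqref{eq:ratio}. The hypothesis $p\neq2$ makes $\gamma=1$ admissible.
\end{proof}

\section{Segments to nearest points}\label{sec:segments}

In this section $\|\cdot\|$ is a strictly convex norm on $\mathbb{R}^n$ and $M$ is a nonempty closed set. We use strict convexity in two forms.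
\begin{enumerate}
\item[(S1)] If $u,v\ne0$ and $\|u+v\|=\|u\|+\|v\|$, then $v$ is a positive multiple of $u$. Indeed, with $a=u/\|u\|$ and $b=v/\|v\|$, the convex function $t\mapsto\|ta+(1-t)b\|$ is at most $1$ on $[0,1]$ and equals $1$ at the interior point $t=\|u\|/(\|u\|+\|v\|)$; so it is constant, $\|\frac{a+b}2\|=1$, and $a=b$.
\item[(S2)] If a linear functional $\xi$ satisfies $\xi(u)\le\|u\|$ for all $u$, there is at most one unit vector $a$ with $\xi(a)=1$; for two such vectors have $\|\frac{a+b}{2}\|\ge\xi(\frac{a+b}2)=1$.
\end{enumerate}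
We also use two theorems of real analysis. By \emph{Rademacher's theorem}, a Lipschitz map between finite-dimensional spaces is differentiable almost everywhere. By \emph{Lebesgue's density theorem}, almost every point $x$ of a measurable set $S$ is a density point, meaning that the proportion of $S$ in the Euclidean ball of radius $r$ about $x$ tends to $1$ as $r\to0$. We need only this consequence:
\begin{enumerate}
\item[(D)] if $x$ is a density point of $S$ and $0<\eta<1$, then for all small $r$ every ball of radius $\eta r$ contained in the ball of radius $r$ about $x$ meets $S$,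
\end{enumerate}
because such a ball occupies the fixed proportion $\eta^n$.

The basic geometric fact is that segments leading to different nearest points do not cross.

\begin{lemma}\label{lem:seg}
If $z\notin M$, $m\in P(z)$ and $w\in(m,z)$, then $P(w)=\{m\}$. Consequently, if $m\in P(z)$, $m'\in P(z')$ and the segments $(m,z)$ and $(m',z')$ meet, then $m=m'$.
\end{lemma}

\begin{proof}
Since $d$ is $1$-Lipschitz, $d(w)\ge d(z)-\|z-w\|=\|w-m\|>0$, so $m\in P(w)$. If $m'\in P(w)$, then
\[
\|z-m'\|\le\|z-w\|+\|w-m'\|=\|z-w\|+\|w-m\|=\|z-m\|=d(z)\le\|z-m'\| .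
\]
Equality holds throughout, so by (S1) $w-m'$ is a positive multiple of $z-w$, hence of $w-m$. The two vectors have the same norm, so $m'=m$.
\end{proof}

\begin{lemma}\label{lem:unique}
$P(x)$ is a singleton for almost every $x$. If $P(x)=\{m\}$, then $\sup_{z\in P(y)}\|z-m\|\to0$ as $y\to x$.
\end{lemma}

\begin{proof}
For $x\in M$ we have $P(x)=\{x\}$. Let $x\notin M$ be a point where $d$ is differentiable, with derivative $\xi$; by Rademacher's theorem this covers almost every point off $M$. As $d$ is $1$-Lipschitz, $\xi(u)\le\|u\|$ for all $u$. If $m\in P(x)$, Lemma~\ref{lem:seg} gives $d(x-t(x-m))=(1-t)d(x)$ for $0<t<1$, so $\xi(x-m)=d(x)$. Thus $\xi$ equals $1$ at the unit vector $(x-m)/d(x)$, and $m$ is unique by (S2). (In the Euclidean case this unit vector is $\nabla d(x)$.)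

If $y_j\to x$ and $z_j\in P(y_j)$, then $\|y_j-z_j\|=d(y_j)\to d(x)$. So $(z_j)$ is bounded and each of its cluster points lies in $P(x)=\{m\}$.
\end{proof}

Uniqueness gives continuity of $P$ at $x$, but no rate.

\begin{example}\label{ex:parabola}
In the Euclidean plane let $M=\{(t,t^2/2):t\in\mathbb{R}\}$. The squared distance from $(0,\eta)$ to $(t,t^2/2)$ is $\eta^2+(1-\eta)t^2+t^4/4$, so the origin is the unique nearest point for $\eta\le1$ and is not a nearest point for $\eta>1$. The squared distance from $(s,1)$ is $1+s^2-2st+t^4/4$, which is minimal at $t=(2s)^{1/3}$. Hence $P$ is single-valued but not pointwise Lipschitz at $(0,1)$.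
\end{example}

The bad point in this example is the one at which the segment from the nearest point cannot be prolonged. This suggests singling out the points at which it can. For $\varepsilon>0$ let $R_\varepsilon$ be the set of all $x$ with $d(x)>\varepsilon$ for which some $m\in P(x)$ satisfies
\[
m\in P(x^*),\qquad\text{where}\quad x^*=x+\varepsilon\,\frac{x-m}{d(x)} .
\]
Three observations will be used. First, $x\in(m,x^*)$, so $P(x)=\{m\}$ by Lemma~\ref{lem:seg}. Second, $R_\varepsilon$ is relatively closed in the open set $\{d>\varepsilon\}$, and hence Borel: if $x_j\in R_\varepsilon$ converge to $x$ with $d(x)>\varepsilon$, a subsequence of $m_j=P(x_j)$ converges to some $m\in M$, and the identities $\|x_j-m_j\|=d(x_j)$ and $\|x_j^*-m_j\|=d(x_j^*)$ pass to the limit. Third,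
\begin{equation}\label{eq:ext}
x\notin M,\quad m\in P(x),\quad m\in P(x+t(x-m))\text{ for some }t>0\quad\Longrightarrow\quad x\in R_\varepsilon\text{ for all small }\varepsilon,
\end{equation}
since for $\varepsilon<\min(1,t)\,d(x)$ the point $x^*$ lies on the segment $(m,x+t(x-m))$.

\begin{proposition}\label{prop:ext}
Almost every $x\notin M$ lies in $\bigcup_{j\ge1}R_{1/j}$.
\end{proposition}

The idea is to take a set $S$ of endpoints of segments that cannot be prolonged and to slide it toward $M$, contracting each segment by a factor $\lambda$. Each segment has only one endpoint, so different $\lambda$ give disjoint images. If sliding loses at most the factor $\lambda^n$ in measure, then $|S|>0$ produces infinitely many disjoint sets of substantial measure in a bounded region. The difficulty is the lower bound on the measure, since $P$ is merely continuous on $S$ and no change of variables is available. For a finite set $M$, however, sliding is a homothety on each piece where $P$ is constant, and the general case follows by approximation.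

\begin{proof}
Let $E$ be the set of $x\notin M$ such that $P(x)$ is a singleton and $x\notin\bigcup_jR_{1/j}$. By Lemma~\ref{lem:unique}, $E$ differs from a Borel set by a null set, so it is measurable, and it suffices to show $|E|=0$. Suppose not, and choose a compact $S\subset E$ with $|S|>0$. By Lemma~\ref{lem:unique}, $P$ is continuous on $S$. For $\lambda\in[\frac12,1)$ and $x\in S$ let $T_\lambda(x)=P(x)+\lambda(x-P(x))$. The sets $T_\lambda(S)$ are compact and lie in the convex hull of $S\cup P(S)$, which is bounded.

\emph{The sets $T_\lambda(S)$ are pairwise disjoint.} Suppose $T_\lambda(x)=T_{\lambda'}(x')$ with $x,x'\in S$ and $\lambda<\lambda'$. This point lies on $(P(x),x)$ and on $(P(x'),x')$, so $P(x)=P(x')=:m$ by Lemma~\ref{lem:seg}, and $\lambda(x-m)=\lambda'(x'-m)$. Thus $x=x'+t(x'-m)$ with $t=\lambda'/\lambda-1>0$ and $m\in P(x)$. By \eqref{eq:ext}, $x'\in R_{1/j}$ for large $j$, contrary to $x'\in E$.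

\emph{We have $|T_\lambda(S)|\ge\lambda^n|S|$.} The set $M_0=P(S)$ is compact. Choose finite sets $F_j\subset M_0$ such that every point of $M_0$ is within distance $1/j$ of $F_j$, enumerate each $F_j$, and let $p_j(x)$ be the first point of $F_j$ that is nearest to $x$ among the points of $F_j$. Then
\[
\eta_j:=\sup_{x\in S}\|p_j(x)-P(x)\|\longrightarrow0 .
\]
Otherwise there are $x_j\in S$ such that, along a subsequence, $x_j\to x\in S$, $p_j(x_j)\to m'\in M_0$, and $\|p_j(x_j)-P(x_j)\|$ stays bounded away from $0$. Comparing $p_j(x_j)$ with a point of $F_j$ within $1/j$ of $P(x_j)$ gives $\|x_j-p_j(x_j)\|\le d(x_j)+1/j$, so $m'\in P(x)$, that is, $m'=P(x)=\lim P(x_j)$, a contradiction.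

Fix $j$. The sets $S_f=\{x\in S:p_j(x)=f\}$, $f\in F_j$, partition $S$; they are Borel, being defined by finitely many inequalities between continuous functions. The homothetic image $f+\lambda(S_f-f)$ has measure $\lambda^n|S_f|$. Each of its points lies on a segment $(f,x)$ with $x\in S_f$, and $x\notin F_j$ because $S\cap M=\emptyset$; by Lemma~\ref{lem:seg} applied to the closed set $F_j$, its only nearest point in $F_j$ is $f$. So these images are pairwise disjoint, and their union has measure $\lambda^n|S|$. Since
\[
\bigl\|p_j(x)+\lambda(x-p_j(x))-T_\lambda(x)\bigr\|=(1-\lambda)\|p_j(x)-P(x)\|\le\eta_j,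
\]
the union lies in the closed $\eta_j$-neighborhood of $T_\lambda(S)$. The closed $\eta$-neighborhoods of a compact set have finite measure and decrease to the set as $\eta\downarrow0$, so their measures converge to its measure. This proves the claim.

We have found infinitely many disjoint subsets of a bounded set, each of measure at least $2^{-n}|S|>0$. This is impossible.
\end{proof}

It remains to pass from Lipschitz estimates to differentiability. The tool is Stepanov's theorem \cite[3.1.9]{Federer}: \emph{a map $f\colon\mathbb{R}^n\to\mathbb{R}^n$ is differentiable at almost every point $x$ at which $|f(y)-f(x)|=O(|y-x|)$ as $y\to x$.} We shall apply it to an arbitrary selection of $P$, so we recall why no measurability of $f$ is needed. The set in question is the union of the sets $L_k$ of all $x$ with $|f(y)-f(x)|\le k|y-x|$ whenever $|y-x|<1/k$. Each $L_k$ is closed: if $x_j\in L_k$ and $x_j\to x$, then $f(x_j)\to f(x)$ and the inequality passes to the limit. On the intersection $S$ of $L_k$ with a closed ball of diameter less than $1/k$, the map $f$ is $k$-Lipschitz,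 and the formula $g_i(y)=\inf_{s\in S}(f_i(s)+k|y-s|)$ extends it to a Lipschitz map $g$ on $\mathbb{R}^n$. If $x\in S$ is a density point of $S$ at which $g$ is differentiable, then by (D) every $y$ near $x$ has a neighbor $s\in S$ with $|s-y|=o(|y-x|)$, and $|f(y)-g(y)|\le|f(y)-f(s)|+|g(s)-g(y)|=o(|y-x|)$; so $f$ is differentiable at $x$.

\begin{proposition}\label{prop:step}
$P$ is Fr\'echet differentiable at almost every point at which it is pointwise Lipschitz. It is pointwise Lipschitz at every point of $M$.
\end{proposition}

\begin{proof}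
Let $\pi\colon\mathbb{R}^n\to M$ be any map with $\pi(y)\in P(y)$ for all $y$. By Stepanov's theorem, $\pi$ is differentiable at almost every point $x$ at which $P$ is pointwise Lipschitz; fix such an $x$ and let $L$ be the derivative of $\pi$ at $x$. Definition~\ref{def:diff} requires an estimate for all $z\in P(y)$, not only for $\pi(y)$, and Lemma~\ref{lem:seg} shows that each such $z$ is a value of $\pi$ very near $y$. Let $y\ne x$ and $z\in P(y)$. If $y\in M$, then $z=y=\pi(y)$; put $y'=y$. If $y\notin M$, choose $y'\in(z,y)$ with $\|y'-y\|\le\|y-x\|^2$; then $\pi(y')=z$. In both cases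
\[
z-P(x)-L(y-x)=\bigl[\pi(y')-\pi(x)-L(y'-x)\bigr]+L(y'-y),
\]
and since $\|y'-x\|\le2\|y-x\|$ for $\|y-x\|\le1$, the right side is $o(\|y-x\|)$ uniformly in $z\in P(y)$.

If $x\in M$ and $z\in P(y)$, then $\|z-y\|=d(y)\le\|y-x\|$, so $\|z-x\|\le2\|y-x\|$.
\end{proof}

\section{The H\"older estimate in $\ell^p_{(n)}$}\label{sec:holder}

Let $x\in R_\varepsilon$, $P(x)=\{m\}$, and put
\[
v=x-m\neq0,\qquad\lambda=1+\varepsilon/d(x)>1,\qquad\text{so that}\quad x^*=m+\lambda v .
\]
For a point $y$ near $x$ and $m'\in P(y)$ put $\delta=y-x$ and $w=m-m'$. We have two pieces of information: $m'$ is at least as near to $y$ as $m$, and $m$ is at least as near to $x^*$ as $m'$. That is,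
\begin{equation}\label{eq:two}
\|v+\delta+w\|\le\|v+\delta\|,\qquad\|\lambda v+w\|\ge\|\lambda v\| .
\end{equation}
The point $m'$ lies inside a small ball and outside a larger ball that is almost tangent to it at $m$, and the difference in curvature traps $m'$ near $m$.

The Euclidean case shows the mechanism. Expanding the squares in \eqref{eq:two} and dividing the second inequality by $\lambda$, we get
\[
2\langle v,w\rangle+2\langle\delta,w\rangle+|w|^2\le0,\qquad 2\langle v,w\rangle+\lambda^{-1}|w|^2\ge0 .
\]
The terms $\langle v,w\rangle$ cancel on subtraction and leave $(1-\lambda^{-1})|w|^2\le2|\delta||w|$, so that $|w|\le\frac{2\lambda}{\lambda-1}|\delta|$. For $\lambda=1$ nothing remains, in accordance with Example~\ref{ex:parabola}. In $\ell^p_{(n)}$ the same computation works coordinate by coordinate, except that the coordinates in which $v$ vanishes contribute $p$-th powers instead of squares.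

\begin{proposition}\label{prop:aniso}
Let $M\subset\ell^p_{(n)}$ be nonempty and closed, $x\in R_\varepsilon$, $v=x-P(x)$, $I=\{i:v_i\ne0\}$ and $I_0=\{i:v_i=0\}$. There is a constant $C$ such that for all $y$ near $x$ and all $m'\in P(y)$, the vectors $\delta=y-x$ and $w=P(x)-m'$ satisfy
\begin{equation}\label{eq:aniso}
\sum_{i\in I}w_i^2+\sum_{i\in I_0}|w_i|^p\le C\Bigl(\sum_{i\in I}\delta_i^2+\sum_{i\in I_0}|\delta_i|^p\Bigr).
\end{equation}
\end{proposition}

\begin{proof}
Constants may depend on $x$, $\varepsilon$, $p$, but not on $y$ or $m'$. By Lemma~\ref{lem:unique}, $w\to0$ uniformly in $m'$ as $y\to x$. Let $g(t)=|t|^p$. It is smooth away from $0$, with $g''>0$, $g'(\lambda t)=\lambda^{p-1}g'(t)$ and $g''(\lambda t)=\lambda^{p-2}g''(t)$. Put $c_i=g''(v_i)>0$ for $i\in I$. Taylor's formula in $w_i$, followed by $g'(v_i+\delta_i)=g'(v_i)+O(|\delta_i|)$ and $g''(v_i+\delta_i)=c_i+O(|\delta_i|)$, gives for $i\in I$ and small $\delta,w$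
\begin{align*}
g(v_i+\delta_i+w_i)-g(v_i+\delta_i)&=g'(v_i)w_i+\tfrac12c_iw_i^2+O\bigl(|\delta_i||w_i|+|w_i|^3\bigr),\\
\lambda^{1-p}\bigl[g(\lambda v_i+w_i)-g(\lambda v_i)\bigr]&=g'(v_i)w_i+\tfrac12\lambda^{-1}c_iw_i^2+O\bigl(|w_i|^3\bigr).
\end{align*}
The factor $\lambda^{1-p}$ is chosen to make the linear terms equal. Raising \eqref{eq:two} to the power $p$ and multiplying the second inequality by $\lambda^{1-p}$, we obtain
\begin{align*}
\sum_{I}\bigl[g'(v_i)w_i+\tfrac12c_iw_i^2\bigr]+\sum_{I_0}\bigl(|\delta_i+w_i|^p-|\delta_i|^p\bigr)&\le C\sum_I\bigl(|\delta_i||w_i|+|w_i|^3\bigr),\\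
\sum_{I}\bigl[g'(v_i)w_i+\tfrac12\lambda^{-1}c_iw_i^2\bigr]+\lambda^{1-p}\sum_{I_0}|w_i|^p&\ge-C\sum_I|w_i|^3 .
\end{align*}
Subtract, and let $c_*=\frac12(1-\lambda^{-1})\min_Ic_i>0$. With a new constant $C_1$,
\begin{equation}\label{eq:sub}
c_*\sum_Iw_i^2+\sum_{I_0}\bigl(|\delta_i+w_i|^p-|\delta_i|^p-\lambda^{1-p}|w_i|^p\bigr)\le C_1\sum_I\bigl(|\delta_i||w_i|+|w_i|^3\bigr).
\end{equation}
For the sum over $I_0$ fix $\mu\in(\lambda^{-1},1)$. Writing $t=\mu\cdot\frac{s+t}{\mu}+(1-\mu)\cdot\frac{-s}{1-\mu}$ and using convexity of $g$, we get $|t|^p\le\mu^{1-p}|s+t|^p+(1-\mu)^{1-p}|s|^p$, that is,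
\[
|s+t|^p\ge\mu^{p-1}|t|^p-\Bigl(\frac{\mu}{1-\mu}\Bigr)^{p-1}|s|^p .
\]
Hence each term of the sum over $I_0$ is at least $(\mu^{p-1}-\lambda^{1-p})|w_i|^p-C_2|\delta_i|^p$, and $\mu^{p-1}-\lambda^{1-p}>0$ because $\mu>\lambda^{-1}$ and $p>1$. On the right of \eqref{eq:sub}, $C_1|\delta_i||w_i|\le\frac{c_*}4w_i^2+\frac{C_1^2}{c_*}\delta_i^2$, and $C_1|w_i|^3\le\frac{c_*}4w_i^2$ as soon as $|w|\le c_*/(4C_1)$. Moving these multiples of $w_i^2$ to the left yields \eqref{eq:aniso}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:holder}]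
The $\ell^p$ norm is strictly convex, so Section~\ref{sec:segments} applies. At points of $M$ the projection is pointwise Lipschitz by Proposition~\ref{prop:step}, which implies the estimate since $\vartheta\le1$. By Proposition~\ref{prop:ext}, almost every other point lies in some $R_\varepsilon$, where \eqref{eq:aniso} holds. For $|\delta|\le1$ the right side of \eqref{eq:aniso} is at most $C'|\delta|^{\min(p,2)}$. Hence $|w_i|=O(|\delta|^{\min(p/2,1)})$ for $i\in I$ and $|w_i|=O(|\delta|^{\min(1,2/p)})$ for $i\in I_0$, and both exponents are at least $\vartheta$. If all coordinates of $x-P(x)$ are nonzero, then $I_0=\emptyset$ and \eqref{eq:aniso} says $|w|=O(|\delta|)$. So $P$ is pointwise Lipschitz at all points of $M$ and at almost all points $x\notin M$ with $I_0=\emptyset$, and Proposition~\ref{prop:step} gives the last assertion.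
\end{proof}

\begin{remark}
Estimate \eqref{eq:aniso} is a Lipschitz bound in an anisotropic gauge, and the loss of exponent occurs when $\delta$ lies in coordinates with the smaller exponent $p_-$ while $w$ lies in coordinates with the larger exponent $p_+$. The counterexample realizes this. There $I_0=\{1\}$ and $I=\{2,3\}$; the displacement $y_k-x$ is in the $q$-direction and contributes at most a multiple of $\sigma_k^{p_-}$ to the right side, the jump in the $l$-direction contributes at least a multiple of $\rho_k^{p_+}$ to the left side, and $\sigma_k^{p_-}=2A^4(24\cdot2^k)^{p_-}\rho_k^{p_+}$.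
\end{remark}

\section{Two-dimensional spaces}\label{sec:plane}

A general strictly convex norm has no curvature to exploit, and the argument of Section~\ref{sec:holder} is not available. In the plane, the order of points on a line replaces it. Let $x$ be a density point of $R_\varepsilon$ and draw the segment from $P(x)$ through $x$ vertically. The segments through nearby points $s\in R_\varepsilon$ extend a fixed distance above and below $s$ and cannot cross the vertical one, so a point $s$ at distance $r$ has a segment of slope $O(r)$ against the vertical. An arbitrary point $y$ near $x$ need not lie in $R_\varepsilon$, and its segment extends only downward; but by density it has neighbors $s^\pm\in R_\varepsilon$ on its left and right, whose segments act as two almost vertical fences at distance $O(r)$, and its own long segment must stay between them.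

In dimension three a segment can slip past any family of lines. In the counterexample, the segments from the points of $B$ to their nearest points are all parallel to the $c$-axis, while the segment from $y_k$ to $z$ is tilted inside the plane $q=j\sigma_k$, which contains no point of $B$.

\begin{proposition}\label{prop:plane}
Let $\|\cdot\|$ be a strictly convex norm on $\mathbb{R}^2$, let $M$ be nonempty and closed, and let $x\in R_\varepsilon$ be a density point of $R_\varepsilon$. Then $P$ is pointwise Lipschitz at $x$.
\end{proposition}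

\begin{proof}
Choose $K\geq 1$ with $K^{-1}|\cdot|\le\|\cdot\|\le K|\cdot|$. A Euclidean isometry, applied to $M$ and (through its linear part) to the norm, preserves the hypotheses and $K$, so we may assume $x=0$ and $P(0)=\{m\}$ with $m=(0,-D)$, $D>0$. Put $\tau=\varepsilon/(4K)$. From $KD\ge\|m\|=d(0)>\varepsilon$ we get $D>4\tau$. By Lemma~\ref{lem:unique}, $y-z\to(0,D)$ uniformly in $z\in P(y)$ as $y\to0$, so there is $r_0>0$ such that
\begin{equation}\label{eq:cone}
(y-z)_2>D/2>2\tau\quad\text{and}\quad|(y-z)_1|\le(y-z)_2\qquad\text{for } |y|<r_0,\ z\in P(y).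
\end{equation}
Define the slope $a(y,z)=(y-z)_1/(y-z)_2\in[-1,1]$. We call the second coordinate $\eta$ the height and describe segments as graphs over it.

\emph{Segments as graphs.} For $|y|<r_0$ and $z\in P(y)$, the line through $z$ and $y$ has abscissa
\[
\varphi_{y,z}(\eta)=y_1+a(y,z)(\eta-y_2)
\]
at height $\eta$, and by \eqref{eq:cone} the segment $(z,y)$ contains its part over $[y_2-\tau,y_2)$. For $s\in R_\varepsilon$ with $|s|<r_0$ write $a(s)=a(s,P(s))$ and $\varphi_s=\varphi_{s,P(s)}$. The vector $s^*-s$ has norm $\varepsilon$, hence Euclidean length at least $4\tau$, and it is a positive multiple of $s-P(s)$; by \eqref{eq:cone} its second component is at least $4\tau/\sqrt2>\tau$. So the segment $(P(s),s^*)$ contains the graph of $\varphi_s$ over $[s_2-\tau,s_2+\tau]$. Since $P(s)$ is a nearest point of $s^*$, Lemma~\ref{lem:seg} yields: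
\begin{enumerate}
\item[(N)] if $z\ne P(s)$, then $\varphi_{y,z}\neq\varphi_s$ at every height in $[y_2-\tau,y_2)\cap[s_2-\tau,s_2+\tau]$; if $s,s'\in R_\varepsilon$ and $P(s)\ne P(s')$, then $\varphi_s\ne\varphi_{s'}$ at every height within $\tau$ of both $s_2$ and $s'_2$.
\end{enumerate}
When the nearest points coincide, (N) says nothing, but then both lines pass through a common point far below and their slopes can be compared directly. If $z=P(s)$, then
\[
a(y,z)-a(s)=\frac{(y-s)_1-a(s)\,(y-s)_2}{(y-z)_2},
\]
and therefore, by \eqref{eq:cone},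
\begin{equation}\label{eq:same}
|a(y,z)-a(s)|\le\frac{2|y-s|}{D/2}\le\frac{|y-s|}{\tau}.
\end{equation}

\emph{Step 1: if $s\in R_\varepsilon$ and $|s|<\min(r_0,\tau/2)$, then $|a(s)|\le4|s|/\tau$.} We compare $s$ with $0\in R_\varepsilon$, for which $a(0)=0$ and $\varphi_0\equiv0$. If $P(s)=m$, then \eqref{eq:same}, applied to the pair $s$, $0$, gives $|a(s)|\le|s|/\tau$. Otherwise (N) shows that the affine function $\varphi_s(\eta)=\varphi_s(0)+a(s)\eta$ has no zero on $[-\tau/2,\tau/2]$, so $|a(s)|\tau/2\le|\varphi_s(0)|=|s_1-a(s)s_2|\le2|s|$.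

\emph{Step 2: if $r=|y|>0$ is small and $z\in P(y)$, then $|a(y,z)|\le24r/\tau$.} Let $r<\min(r_0/4,\tau/8)$ and $a=a(y,z)$. The discs of radius $r/2$ about $(y_1\pm2r,y_2)$ lie in the open disc of radius $4r$ about $0$. By (D), for small $r$ they contain points $s^\pm\in R_\varepsilon$; this is the only use of the density hypothesis. We have
\[
\tfrac32r\le\pm(s_1^\pm-y_1)\le\tfrac52r,\qquad|s_2^\pm-y_2|\le\tfrac r2,\qquad|s^\pm-y|\le\tfrac52r,\qquad|a(s^\pm)|\le\frac{16r}\tau,
\]
the last by Step 1. If $z=P(s^+)$ or $z=P(s^-)$, then \eqref{eq:same} gives $|a|\le16r/\tau+\frac52r/\tau\le19r/\tau$.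

Otherwise consider the affine functions $k^\pm=\pm(\varphi_{s^\pm}-\varphi_{y,z})$, the horizontal gaps between the segment of $y$ and the two fences. By (N) they have no zero on $[y_2-\frac\tau2,y_2)$, since these heights are within $\frac\tau2+\frac r2<\tau$ of $s_2^\pm$. Moreover
\[
k^\pm(y_2)=\pm(s_1^\pm-y_1)\pm a(s^\pm)(y_2-s_2^\pm),\qquad|a(s^\pm)(y_2-s^\pm_2)|\le\frac{8r^2}{\tau}<r,
\]
so $\frac12r<k^\pm(y_2)<\frac72r$. Being positive at $y_2$ and without zero on the interval, $k^\pm$ is positive at $y_2-\frac\tau2$. The slope of $k^\pm$ is $\pm(a(s^\pm)-a)$, so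
\[
0<k^\pm\bigl(y_2-\tfrac\tau2\bigr)=k^\pm(y_2)\mp a(s^\pm)\tfrac\tau2\pm a\tfrac\tau2\le\tfrac72r+8r\pm a\tfrac\tau2 .
\]
The two signs together give $|a|\le23r/\tau$.

\emph{Step 3: from slopes to points.} Let $\nu=(a,1)$ and $e_2=(0,1)$. The vector $y-z$ is a positive multiple of $\nu$ of norm $d(y)$, so $z=y-d(y)\nu/\|\nu\|$, and likewise $m=-d(0)e_2/\|e_2\|$. Now
\[
\Bigl\|\frac{\nu}{\|\nu\|}-\frac{e_2}{\|e_2\|}\Bigr\|\le\frac{\bigl|\,\|e_2\|-\|\nu\|\,\bigr|}{\|e_2\|}+\frac{\|\nu-e_2\|}{\|e_2\|}\le\frac{2\|\nu-e_2\|}{\|e_2\|}\le2K^2|a| ,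
\]
and $|d(y)-d(0)|\le\|y\|$. Hence, by Step 2,
\[
\|z-m\|\le\|y\|+|d(y)-d(0)|+2K^2d(0)\,|a|\le2\|y\|+48K^3d(0)\,\tau^{-1}\|y\|
\]
for all $z\in P(y)$ and all small $y$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:plane}]
Let the norm be strictly convex. By Proposition~\ref{prop:ext} and Lebesgue's density theorem, applied to the countably many Borel sets $R_{1/j}$, almost every $x\notin M$ belongs to some $R_{1/j}$ and is a density point of it. By Proposition~\ref{prop:plane}, $P$ is pointwise Lipschitz at such $x$. By Proposition~\ref{prop:step}, it is pointwise Lipschitz on $M$ as well, and hence Fr\'echet differentiable almost everywhere.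

Conversely, suppose that the norm is not strictly convex; the following argument works in every dimension. There are unit vectors $a\ne b$ with $\|\frac{a+b}2\|=1$. By the Hahn--Banach theorem there is a linear functional $\xi$ with $|\xi(u)|\le\|u\|$ for all $u$ and $\xi(\frac{a+b}2)=1$. Since $\xi(a),\xi(b)\le1$, we get $\xi(a)=\xi(b)=1$. Let $M=\ker\xi$. For $m\in M$ we have $\|x-m\|\ge|\xi(x-m)|=|\xi(x)|$, and the points $x-\xi(x)a$ and $x-\xi(x)b$ lie in $M$ at distance exactly $|\xi(x)|$ from $x$. They are distinct when $\xi(x)\ne0$. So $P(x)$ is not a singleton, and $P$ is not differentiable, at any point outside the null set $M$.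
\end{proof}

\begin{thebibliography}{9}

\bibitem{Federer}
Federer, \emph{Geometric Measure Theory}.

\end{thebibliography}
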